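# Normalized convex images of the unit ball of $\mathbb{C}^n$ that contain no ball of radius $\pi/4$

## 1. The mappings $f_c$ and the sheared strips $\Omega_c$

Write $\langle z,w\rangle=\sum z_j\overline{w_j}$ and $|z|^2=\langle z,z\rangle$ on $\mathbb{C}^n$. A vector is called unit if its norm is $1$. Let $B$ be the Euclidean unit ball and $B(q,R)$ the open ball with center $q$ and radius $R$. For $n\ge 2$ split $z=(z_1,z')$ with $z'\in\mathbb{C}^{n-1}$, and put $z'\cdot z'=\sum_{j\ge 2}z_j^2$; there is no conjugation here, so this is a holomorphic quadratic polynomial. Let $\operatorname{artanh}z_1=\frac12\log\frac{1+z_1}{1-z_1}$ and let $\sqrt{1-z_1^2}$ be the principal branch. For $c\ge 0$ consider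
$$f_c(z)=\Big(\operatorname{artanh}z_1+\frac{c\,z'\cdot z'}{1-z_1^2},\ \frac{z'}{\sqrt{1-z_1^2}}\Big),\qquad z\in B,\qquad \Omega_c=f_c(B).$$

We shall compute the image in Section 4. It is
$$\Omega_c=\Big\{w\in\mathbb{C}^n:\ |w'|<1,\ \big|\operatorname{Im}w_1-c\,\operatorname{Im}(w'\cdot w')\big|<\tfrac12\arccos|w'|^2\Big\}. \tag{1}$$
For $c=0$ this is a strip-like domain. It is thickest over $w'=0$, where $|\operatorname{Im}w_1|<\pi/4$, and it closes up as $|w'|\to 1$. The parameter $c$ shears it: over each $w'$ the interval of admissible $\operatorname{Im}w_1$ keeps its length, but its center moves to $c\,\operatorname{Im}(w'\cdot w')$.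

Here is what this family is for.

**Definition (normalized convex mapping).** A mapping $f:B\to\mathbb{C}^n$ is a normalized convex mapping if $f$ is holomorphic and biholomorphic onto its image, $f(0)=0$, $Df(0)=I$, and $f(B)$ is a convex domain.

**Definition ($R(f)$ and $\beta_n$).** $R(f)$ is the supremum of the radii of Euclidean balls contained in $f(B)$, with arbitrary centers. The Bloch constant is $\beta_n=\inf_f R(f)$ over normalized convex mappings of $B\subset\mathbb{C}^n$.

In one variable, Szegö's covering theorem says that the image of every normalized convex function contains a disc of radius $\pi/4$, and this is sharp. On the unit polydisc $P\subset\mathbb{C}^n$, every convex mapping $f$ with $Df(0)=I$ has $f(P)$ containing a polydisc of radius $\pi/4$, and this is sharp. Open Problem 9.3.2 of a printed mathematics book asks about the ball: if $n\ge2$ and $f:B\to\mathbb{C}^n$ is a normalized convex mapping, does $f(B)$ contain a Euclidean ball of radius $\pi/4$, with any center?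

The answer is no for every $n\ge 2$, and $f_{1/2}$ shows it. To state the results, put
$$m_c(t)=\big(\max\{\tfrac12\arccos t-ct,\,0\}\big)^2+t,\qquad 0\le t\le 1 .$$

**Theorem 1.** For every $n\ge2$, $f_{1/2}$ is a normalized convex mapping and $f_{1/2}(B)$ contains no ball of radius $0.7304$. In particular it contains no ball of radius $\pi/4\approx 0.7853$.

**Theorem 2.** Let $n\ge2$, $c\ge0$.
(a) $f_c$ is a normalized convex mapping if and only if $c\le\frac12$.
(b) For $c\le\frac12$, $R(f_c)=\operatorname{dist}(0,\partial\Omega_c)=\big(\min_{0\le t\le1}m_c(t)\big)^{1/2}$.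
(c) For $c\le\frac12$, $f_c(B)$ contains a ball of radius $\pi/4$ if and only if $c\le\frac2\pi-\frac12\approx0.137$.

**Theorem 3.** Let $f$ be a normalized convex mapping of $B\subset\mathbb{C}^n$.
(a) In every real direction the width of $f(B)$ is at least $\pi/2$. If $f(B)$ is symmetric about a point $q$, then $f(B)\supset B(q,\pi/4)$. Both constants are sharp.
(b) $R(f)\ge\kappa_n:=\dfrac{\pi}{2(2n+1)\sin(\pi/(2n+1))}>\dfrac12$.
(c) There is an absolute constant $\varepsilon_0>0$, independent of $n$ and $f$, with $R(f)\ge\frac12+\varepsilon_0$.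

Together these give $\max(\kappa_n,\frac12+\varepsilon_0)\le\beta_n<0.7304$ for $n\ge2$. The exact value of $\beta_n$ is not determined here.

The width of a set $D$ in the real direction of a unit vector $u$ means $\sup_D\operatorname{Re}\langle w,u\rangle-\inf_D\operatorname{Re}\langle w,u\rangle$. For $u=(i,0,\dots,0)$ we have $\operatorname{Re}\langle w,u\rangle=\operatorname{Im}w_1$, so this $u$ measures the thickness in $\operatorname{Im} w_1$. "Symmetric about $q$" means that $w\in D$ implies $2q-w\in D$.

## 2. Half-planes, paraboloids, strips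

Take $n=1$ first. The function $z/(1-z)$ maps the disc onto $\{\operatorname{Re}w>-\frac12\}$. This half-plane contains discs of every radius, so $R=\infty$, although the largest disc centered at $0$ has radius only $\frac12$. The function $\operatorname{artanh}z$ maps the disc onto $\{|\operatorname{Im}w|<\pi/4\}$: indeed $\frac{1+z}{1-z}$ maps it onto the right half-plane, $\log$ maps that onto $\{|\operatorname{Im}|<\pi/2\}$, and we halve. So $R(\operatorname{artanh})=\pi/4$.

Now let $n\ge2$. For $f(z)=z/(1-z_1)$ put $w=f(z)$. Then $1+w_1=1/(1-z_1)$ and $z=w/(1+w_1)$, so $|z|<1$ is equivalent to $|w|^2<|1+w_1|^2$, that is, to $|w'|^2<1+2\operatorname{Re}w_1$. This set is convex, so $f$ is a normalized convex mapping. The ball of radius $R$ about $(X,0)$ lies inside as soon as $R^2\le 1+2X-2R$, so again $R(f)=\infty$. On the boundary, with $x=\operatorname{Re}w_1\ge-\frac12$, we have $|w|^2\ge x^2+1+2x=(1+x)^2\ge\frac14$, with equality at $(-\frac12,0)$; so the largest ball about $0$ has radius $\frac12$. This is why the centers of the balls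 must be left free.

The ball version of the one-variable strip map is $f_0$. Its image is symmetric about $0$, and it contains $B(0,\pi/4)$; this will follow from Theorem 3(a), and independently from Theorem 2(c). It contains no larger ball, because $|\operatorname{Im} w_1|<\pi/4$ on it. So the most natural candidate for a counterexample fails, exactly at the borderline.

## 3. Antipodal contact points and the strip lemma

The sensible first attempt at a positive answer runs as follows: bound the width of $f(B)$ from below by one-variable means, and deduce that a large ball fits. We carry it out as far as it goes; it gives Theorem 3(a).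

**Lemma 4 (strip lemma).** If $\varphi$ is holomorphic on the unit disc with $0<\operatorname{Re}\varphi<1$ and $x=\operatorname{Re}\varphi(0)$, then $|\varphi'(0)|\le\frac2\pi\sin\pi x$.

**Proof.** Let $k=e^{i\pi\varphi}$. Its argument is $\pi\operatorname{Re}\varphi\in(0,\pi)$, so $k$ maps the disc into the upper half-plane, and $\operatorname{Im}k(0)=|k(0)|\sin\pi x$. The function $(k-k(0))/(k-\overline{k(0)})$ maps the disc to itself, vanishes at $0$, and has derivative $k'(0)/(2i\operatorname{Im}k(0))$ there. By the Schwarz lemma $|k'(0)|\le2\operatorname{Im}k(0)$. Since $k'(0)=i\pi\varphi'(0)k(0)$, this reads $\pi|\varphi'(0)||k(0)|\le2|k(0)|\sin\pi x$. $\square$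

**Step 1: every width is at least $\pi/2$.** Let $u$ be unit and let $f(B)$ have finite width $\omega$ in the direction $u$, so that $\alpha\le\operatorname{Re}\langle f,u\rangle\le\alpha+\omega$ on $B$ for some $\alpha$. The function $\langle f,u\rangle$ is nonconstant, so by the open mapping theorem the inequalities are strict. Put $\varphi(\zeta)=(\langle f(\zeta u),u\rangle-\alpha)/\omega$. Then $0<\operatorname{Re}\varphi<1$ and $\varphi'(0)=\langle Df(0)u,u\rangle/\omega=1/\omega$. Lemma 4 gives $1/\omega\le2/\pi$, i.e. $\omega\ge\pi/2$.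

**Step 2: symmetric images contain $B(q,\pi/4)$.** Let $f(B)$ be symmetric about $q$. By convexity $q\in f(B)$. Let $R'=\operatorname{dist}(q,\partial f(B))$; if $R'=\infty$ there is nothing to prove. Otherwise let $p$ be a nearest boundary point and take a supporting hyperplane of $f(B)$ at $p$. It also supports $B(q,R')\subset f(B)$ at $p$, so its normal is $u=(p-q)/R'$, and $\operatorname{Re}\langle w-q,u\rangle<R'$ on the open set $f(B)$. By symmetry $|\operatorname{Re}\langle w-q,u\rangle|<R'$ on $f(B)$. So the width in the direction $u$ is at most $2R'$, and Step 1 gives $2R'\ge\pi/2$.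

**Step 3: sharpness.** For $n\ge2$, (1) with $c=0$ shows that $f_0(B)$ is symmetric about $0$ and has width exactly $\pi/2$ in the direction $\operatorname{Im}w_1$, so it contains no ball of radius greater than $\pi/4$; that $f_0$ is a normalized convex mapping is Theorem 2(a). For $n=1$ use $\operatorname{artanh}$. This proves Theorem 3(a), once (1) and Theorem 2(a) are proved; neither of those uses it. $\square$

The place where this stops is the word "symmetry" in Step 2. A largest ball inside a convex domain need not touch the boundary at two antipodal points. It may be held by three or more contact points, and then no strip is available. To answer the question negatively we must therefore break the symmetry of $f_0(B)$ while keeping convexity. The shear does so: for $c>0$, the reflection $w\mapsto-w$ changes the sign of $\operatorname{Im}w_1$ but not of $\operatorname{Im}(w'\cdot w')$.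

To see why a shear should help, look at the boundary point $(i\pi/4,0)$. By (1) the upper boundary of $\Omega_c$ is the graph
$$\operatorname{Im}w_1=\tfrac12\arccos|w'|^2+c\operatorname{Im}(w'\cdot w')=\tfrac\pi4-\tfrac12|w'|^2+c\operatorname{Im}(w'\cdot w')+O(|w'|^6).$$
The Hessian of $c\operatorname{Im}(w'\cdot w')$ has eigenvalues $\pm2c$, as we shall check below. So the boundary has normal curvatures $1+2c$ and $1-2c$ in the $w'$ directions there. Convexity at this point requires $1-2c\ge0$. The sphere of radius $\pi/4$ about $0$ has curvature $4/\pi\approx1.27$, and it pokes out of $\Omega_c$ as soon as $1+2c>4/\pi$. There is room for both: any $c$ with $\frac2\pi-\frac12<c\le\frac12$ passes both tests. What remains is to turn this local picture into global statements, including the fact that balls with other centers do no better.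

## 4. Computation of the image of $f_c$

**Step 1: the case $c=0$.** The purpose is to find coordinates in which $B$ is the set over the strip. For $|z_1|<1$,
$$\frac{1+z_1}{1-z_1}=\frac{1-|z_1|^2+2i\operatorname{Im}z_1}{|1-z_1|^2},$$
which has positive real part and modulus $|1-z_1^2|/|1-z_1|^2$. Put $\omega_1=\operatorname{artanh}z_1$. Then $2\operatorname{Im}\omega_1=\arg\frac{1+z_1}{1-z_1}$, and dividing real part by modulus gives
$$\cos(2\operatorname{Im}\omega_1)=\frac{1-|z_1|^2}{|1-z_1^2|}. \tag{2}$$
Put $\omega'=z'/\sqrt{1-z_1^2}$, so $|\omega'|^2=|z'|^2/|1-z_1^2|$. By (2), the condition $|z'|^2<1-|z_1|^2$ is equivalent to $|\omega'|^2<\cos(2\operatorname{Im}\omega_1)$. The map $\operatorname{artanh}$ is conformal from the disc onto $\{|\operatorname{Im}\omega_1|<\pi/4\}$, and for fixed $z_1$ the map $z'\mapsto\omega'$ is multiplication by a nonzero number that is holomorphic in $z_1$. Hence $z\mapsto(\omega_1,\omega')$ is biholomorphic from $B$ onto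
$$\{|\operatorname{Im}\omega_1|<\tfrac\pi4,\ |\omega'|^2<\cos2\operatorname{Im}\omega_1\}=\{|\omega'|<1,\ |\operatorname{Im}\omega_1|<\tfrac12\arccos|\omega'|^2\}.$$
The two descriptions agree because $\cos$ decreases on $[0,\frac\pi2]$. If $2|\operatorname{Im}\omega_1|<\frac\pi2$ and $|\omega'|^2<\cos(2|\operatorname{Im}\omega_1|)\le1$, apply $\arccos$. Conversely $2|\operatorname{Im}\omega_1|<\arccos|\omega'|^2\le\frac\pi2$; apply $\cos$.

**Step 2: the shear.** The mapping $f_c$ is the map of Step 1 followed by $(\omega_1,\omega')\mapsto(\omega_1+c\,\omega'\cdot\omega',\omega')$, an automorphism of $\mathbb{C}^n$ whose inverse subtracts the same term. So $f_c$ is biholomorphic onto its image, and with $w'=\omega'$ and $\operatorname{Im}\omega_1=\operatorname{Im}w_1-c\operatorname{Im}(w'\cdot w')$ the image is (1).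

**Step 3: normalization.** Since $\operatorname{artanh}z_1=z_1+O(z_1^3)$ and $(1-z_1^2)^{-1/2}=1+O(z_1^2)$,
$$f_c(z)=z+(c\,z'\cdot z',\,0)+O(|z|^3), \tag{3}$$
so $f_c(0)=0$ and $Df_c(0)=I$ for every $c\ge0$. Only convexity can fail.

## 5. Convexity of $\Omega_c$ holds exactly for $c\le\frac12$

By (1), $\Omega_c=\{|w'|<1,\ G_-(w')<\operatorname{Im}w_1<G_+(w')\}$ with $G_\pm(w')=\pm\frac12\arccos|w'|^2+c\operatorname{Im}(w'\cdot w')$. So everything depends on the concavity of $G_+$ and $-G_-$ on the unit ball of $\mathbb{C}^{n-1}$.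

**Step 1: Hessians.** Let $\psi(s)=\frac12\arccos s$. For $0\le s<1$,
$$\psi'(s)=-\tfrac12(1-s^2)^{-1/2}\le-\tfrac12,\qquad\psi''(s)=-\tfrac12s(1-s^2)^{-3/2}\le0 .$$
In real coordinates the Hessian of $\psi(|w'|^2)$ is $2\psi'I+4\psi''\,w'\otimes w'\le-I$, with equality to $-I$ at $w'=0$. With $w'=x+iy$ we have $c\operatorname{Im}(w'\cdot w')=2c\,x\cdot y$. Its Hessian has zero diagonal blocks and off-diagonal blocks $2cI$, so its eigenvalues are $\pm2c$.

**Step 2: $c\le\frac12$ suffices.** Both $G_+=\psi(|w'|^2)+2c\,x\cdot y$ and $-G_-=\psi(|w'|^2)-2c\,x\cdot y$ have Hessian at most $(-1+2c)I\le0$, so they are concave on the convex set $|w'|<1$. The set between the convex function $G_-$ and the concave function $G_+$ is convex, so $\Omega_c$ is convex.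

**Step 3: $c\le\frac12$ is necessary.** If $c>\frac12$, the Hessian of $G_+$ at $0$ has the eigenvalue $2c-1>0$. The function $G_+$ is even, so for a small vector $a$ in that eigendirection $G_+(a)=G_+(-a)>G_+(0)$. For small $\varepsilon>0$ the points $(i(G_+(a)-\varepsilon),\pm a)$ lie in $\Omega_c$, and their midpoint $(i(G_+(a)-\varepsilon),0)$ has $\operatorname{Im}w_1>G_+(0)$, so it lies outside. Hence $\Omega_c$ is not convex. With Section 4 this proves Theorem 2(a). $\square$

## 6. Centering a ball, and the number $0.7304$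

**Step 1: a largest ball may be centered at $0$.** This step removes the freedom of the center. Let $c\le\frac12$. By (1), $\Omega_c$ is invariant under $(w_1,w')\mapsto(w_1,-w')$, under $w\mapsto\bar w$ (which changes the sign inside the absolute value), and under real translations of $w_1$. All of these are isometries. If $B(p,R)$ and $B(p',R)$ lie in $\Omega_c$, convexity gives $B(\frac{p+p'}2,R)=\frac12B(p,R)+\frac12B(p',R)\subset\Omega_c$. Suppose $B((q_1,q'),R)\subset\Omega_c$. Averaging with the first symmetry gives $B((q_1,0),R)\subset\Omega_c$; averaging with conjugation gives $B((\operatorname{Re}q_1,0),R)\subset\Omega_c$; translating gives $B(0,R)\subset\Omega_c$. Hence $R(f_c)=\operatorname{dist}(0,\mathbb{C}^n\setminus\Omega_c)=\operatorname{dist}(0,\partial\Omega_c)$.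

**Step 2: points outside $\Omega_c$ are at distance at least $\sqrt{\min m_c}$.** Let $w\notin\Omega_c$ and $t=|w'|^2$. If $t\ge1$, then $|w|^2\ge1=m_c(1)$. If $t<1$, then (1) fails through its second condition, and $|\operatorname{Im}(w'\cdot w')|\le t$, so
$$|\operatorname{Im}w_1|\ge\tfrac12\arccos t-c|\operatorname{Im}(w'\cdot w')|\ge\tfrac12\arccos t-ct .$$
Hence $|w|^2\ge m_c(t)$.

**Step 3: every value of $m_c$ is attained outside $\Omega_c$.** For $t\in[0,1]$ let $y=\max\{\frac12\arccos t-ct,0\}$ and
$$w=(iy,\ e^{-i\pi/4}\sqrt t,\ 0,\dots,0). \tag{4}$$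
Then $w'\cdot w'=-it$, so $\operatorname{Im}w_1-c\operatorname{Im}(w'\cdot w')=y+ct\ge\frac12\arccos t$, and $w\notin\Omega_c$, while $|w|^2=y^2+t=m_c(t)$. So $\operatorname{dist}(0,\mathbb{C}^n\setminus\Omega_c)^2=\min_{[0,1]}m_c$, which is Theorem 2(b). $\square$

**Step 4: proof of Theorem 1.** Take $c=\frac12$, $t=0.3$. Since $\arcsin0.3\ge0.3+0.3^3/6=0.3045$ and $\pi/2<1.5708$, we get $\arccos0.3<1.2663$. Hence
$$m_{1/2}(0.3)<\Big(\frac{1.2663-0.3}{2}\Big)^2+0.3=(0.48315)^2+0.3<0.53344<0.53348<0.7304^2 .$$
By Theorem 2(a),(b), $f_{1/2}$ is a normalized convex mapping with $R(f_{1/2})<0.7304<\pi/4$. $\square$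

For $n=2$ the counterexample reads
$$f_{1/2}(z_1,z_2)=\Big(\tfrac12\log\tfrac{1+z_1}{1-z_1}+\frac{z_2^2}{2(1-z_1^2)},\ \frac{z_2}{\sqrt{1-z_1^2}}\Big).$$
One can watch the width argument fail on it. Let $t$ minimize $m_{1/2}$, and let $y$ be as in (4). Then $t>0$, because $m_{1/2}'(0^+)=1-\frac\pi2<0$ (the derivative is computed in Section 7). Also $y>0$: otherwise $\arccos t\le t$, so $t\ge\cos t\ge1-t^2/2$ and $t\ge\sqrt3-1>0.73$, against $t\le m_{1/2}(t)<0.5335$. By the symmetries, the four points $(iy,\pm e^{-i\pi/4}\sqrt t)$ and $(-iy,\pm e^{i\pi/4}\sqrt t)$ are nearest points of the complement to $0$. The antipode $(-iy,-e^{-i\pi/4}\sqrt t)$ of the first has $\operatorname{Im}w_1-\frac12\operatorname{Im}(w'\cdot w')=\frac t2-y$, whose modulus is less than $\frac t2+y=\frac12\arccos t$. So the antipode lies inside $\Omega_{1/2}$; by the symmetries, so do the other three. The largest ball about $0$ touches the boundary at these four points, and no two of them are antipodal.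

## 7. The threshold $c=\frac2\pi-\frac12$

Let $a=\pi/4$ and $c_0=\frac2\pi-\frac12$, so $a(1+2c_0)=1$, i.e. $2ac_0=1-a$. Note $0<c_0<\frac12$. Put $y_c(t)=\frac12\arccos t-ct$.

**Step 1: for $c_0<c\le\frac12$ no ball of radius $\pi/4$ fits.** Near $t=0$ we have $m_c=y_c^2+t$, with $m_c(0)=a^2$ and
$$m_c'(0^+)=2a\big(-\tfrac12-c\big)+1=1-a(1+2c)<0 .$$
So $\min m_c<a^2$ and $R(f_c)<\pi/4$ by Theorem 2(b).

**Step 2: an inequality at $c=c_0$.** We show $y_{c_0}(t)^2+t\ge a^2$ on $[0,1]$. Put $t=\sin\theta$ with $0\le\theta\le\frac\pi2$, so $\frac12\arccos t=a-\frac\theta2$. With $\delta=\frac\theta2+c_0\sin\theta$ we have $y_{c_0}=a-\delta$, and, using $2ac_0=1-a$,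
$$y_{c_0}^2+t-a^2=\delta^2-a\theta-(1-a)\sin\theta+\sin\theta=\delta^2-a(\theta-\sin\theta)\ge\frac{\theta^2}4-\frac\pi4\cdot\frac{\theta^3}6=\frac{\theta^2}{4}\Big(1-\frac{\pi\theta}{6}\Big)\ge0 ,$$
because $\delta\ge\theta/2$, $\theta-\sin\theta\le\theta^3/6$, and $\theta\le\pi/2<6/\pi$.

**Step 3: for $c\le c_0$ the ball $B(0,\pi/4)$ fits.** The maximum in $m_c$ requires some care. The function $y_{c_0}$ is decreasing with $y_{c_0}(0)=a>0>-c_0=y_{c_0}(1)$, so it has a unique zero $t_*\in(0,1)$. If $t\le t_*$, then $y_c(t)\ge y_{c_0}(t)\ge0$, so $m_c(t)\ge y_{c_0}(t)^2+t\ge a^2$. If $t>t_*$, then $m_c(t)\ge t>t_*=y_{c_0}(t_*)^2+t_*\ge a^2$. Hence $\min m_c\ge a^2$ and $B(0,\pi/4)\subset\Omega_c$ by Theorem 2(b). This proves Theorem 2(c). $\square$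

## 8. Contact normals of a largest ball, and the bound $\kappa_n$

We turn to lower bounds for an arbitrary normalized convex $f$, $n\ge1$. The strip argument used two opposite contact points; we now let a largest ball have as many contact points as it needs.

**Step 1: a compact body and its largest ball.** The image $f(B)$ may be unbounded, so we shrink. Fix $0<\rho<1$, put $F(z)=f(\rho z)$, and let $K$ be the convex hull of the compact set $f(\rho\overline B)$. Then $K$ is compact and convex, has interior, and $K\subset f(B)$ because $f(B)$ is convex. Let $h_K(u)=\max_{w\in K}\operatorname{Re}\langle w,u\rangle$ for unit $u$ (the support function). Since $K$ is the intersection of its supporting half-spaces,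
$$\overline{B(q',r')}\subset K\iff h_K(u)-\operatorname{Re}\langle q',u\rangle\ge r'\ \text{ for all unit }u . \tag{5}$$
The function $q'\mapsto\min_u(h_K(u)-\operatorname{Re}\langle q',u\rangle)$ is continuous on $K$, so it attains its maximum $r$ at some $q$; and $r>0$ since $K$ has interior. Thus $\overline{B(q,r)}$ is a ball of maximal radius in $K$, and $R(f)\ge r$. Put
$$s(u)=h_K(u)-\operatorname{Re}\langle q,u\rangle-r\ge0,\qquad A=\{u\text{ unit}:s(u)=0\}.$$
The set $A$ is compact; it is the set of contact normals.

**Step 2: $0\in\operatorname{conv}A$.** The reason is that otherwise the ball could be moved and enlarged. Suppose $0\notin\operatorname{conv}A$. As $\operatorname{conv}A$ is compact and convex, there are a unit $e$ and $\eta>0$ with $\operatorname{Re}\langle u,e\rangle\le-2\eta$ on $A$ (any unit $e$ and any $\eta>0$ if $A=\emptyset$). Let $W=\{u:\operatorname{Re}\langle u,e\rangle<-\eta\}$, an open set in the sphere containing $A$. Off $W$, by compactness, $s\ge m$ for some $m>0$. Now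
$$h_K(u)-\operatorname{Re}\langle q+\varepsilon e,u\rangle=r+s(u)-\varepsilon\operatorname{Re}\langle e,u\rangle$$
is at least $r+\varepsilon\eta$ on $W$ and at least $r+m-\varepsilon$ off $W$. For small $\varepsilon>0$, (5) gives a ball in $K$ centered at $q+\varepsilon e$ with radius larger than $r$, a contradiction.

**Step 3: a finite family of functions with positive real part.** By Carathéodory's theorem in $\mathbb{R}^{2n}$ there are unit vectors $u_1,\dots,u_N\in A$, $N\le2n+1$, and $\lambda_j>0$ with
$$\sum\lambda_j=1,\qquad\sum\lambda_ju_j=0 . \tag{6}$$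
So $N\ge2$. Put $p_j(z)=r-\langle F(z)-q,u_j\rangle$. As $F(z)\in K$ and $s(u_j)=0$, we have $\operatorname{Re}p_j\ge0$ on $B$. The linear part of $p_j$ at $0$ is $-\rho\langle z,u_j\rangle\ne0$, so $p_j$ is nonconstant and $\operatorname{Re}p_j>0$. By (6), and because the $\lambda_j$ are real,
$$\sum\lambda_jp_j\equiv r,\qquad\sum\lambda_jd_j=r,\quad\text{where } d_j=\operatorname{Re}p_j(0)>0 . \tag{7}$$

**Step 4: the strip lemma for each $j$.** By (7) the functions $\lambda_jp_j/r$ have positive real parts adding up to $1$, and $N\ge2$, so each real part lies in $(0,1)$. Let $x_j=\lambda_jd_j/r$, so $\sum x_j=1$. Lemma 4 applied to $\zeta\mapsto\lambda_jp_j(\zeta u_j)/r$ gives $\lambda_j\rho/r\le\frac2\pi\sin\pi x_j$. Sum over $j$, use concavity of $\sin$ on $[0,\pi]$, and then the fact that $N\sin\frac\pi N$ increases with $N$ (as $\frac{\sin y}y$ decreases on $(0,\pi)$):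
$$\frac\rho r\le\frac2\pi\sum_j\sin\pi x_j\le\frac2\pi N\sin\frac\pi N\le\frac2\pi(2n+1)\sin\frac\pi{2n+1} .$$
So $R(f)\ge r\ge\rho\kappa_n$; let $\rho\to1$. Finally $\kappa_n>\frac12$ because $\sin y<y$ for $y>0$. This proves Theorem 3(b). $\square$

If $N=2$, then (6) forces $\lambda_1=\lambda_2=\frac12$ and $u_2=-u_1$, and the middle inequality reads $\rho/r\le\frac4\pi$: this is the strip argument again. With $N$ allowed to grow, $N\sin\frac\pi N\to\pi$ and $\kappa_n\to\frac12$ as $n\to\infty$. So this argument cannot give a gap above $\frac12$ that is uniform in $n$. It uses only first-order information about $f$ at $0$, and it sums over all contact normals. For Theorem 3(c) we use second-order information and only two normals.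

## 9. Two bounds on the quadratic term

Write $f(z)=z+Q(z)+O(|z|^3)$, $Q(z)=\mathcal B(z,z)$ with $\mathcal B$ symmetric and $\mathbb{C}$-bilinear. For $f_c$, (3) gives $Q(z)=(c\,z'\cdot z',0)$.

**Lemma 5.** If $f$ is normalized convex, then $|Q(v)|\le1$ for unit $v$, and $|\langle Q(v),u\rangle|\le\frac12$ for orthonormal $u,v$.

For $f_{1/2}$, with $v=(0,1,0,\dots,0)$ and $u=(1,0,\dots,0)$, the second bound is an equality. The map $z/(1-z_1)$ has $Q(z)=z_1z$, and with $v=(1,0,\dots,0)$ the first bound is an equality.

**Step 1: $|Q(v)|\le1$, by averaging $f(z)$ and $f(-z)$.** First, $f^{-1}(w)=w-Q(w)+O(|w|^3)$. By convexity $g(z)=f^{-1}(\frac12f(z)+\frac12f(-z))$ is a holomorphic map from $B$ to $B$. The linear terms of $f$ cancel, so $g(z)=Q(z)+O(|z|^3)$. For unit $v,w$ the function $\zeta\mapsto\langle g(\zeta v),w\rangle$ maps the disc to itself and vanishes to order two at $0$, so by the Schwarz lemma it is bounded by $|\zeta|^2$; its $\zeta^2$ coefficient gives $|\langle Q(v),w\rangle|\le1$. As $w$ is arbitrary, $|Q(v)|\le1$.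

**Step 2: a two-parameter average.** Let $u,v$ be orthonormal. To isolate $Q(v)$ in the direction $u$, we keep the $u$ component and average over $\pm v$. For $|a|^2+|b|^2<1$ the points $au\pm ibv$ lie in $B$, so
$$g(a,b)=f^{-1}\big(\tfrac12f(au+ibv)+\tfrac12f(au-ibv)\big)\in B$$
is well defined and holomorphic. Since $Q(au\pm ibv)=a^2Q(u)\pm2iab\,\mathcal B(u,v)-b^2Q(v)$, the argument of $f^{-1}$ is $au+a^2Q(u)-b^2Q(v)+O(3)$, where $O(3)$ collects terms of total degree at least $3$. Applying $f^{-1}$ subtracts $Q(au)=a^2Q(u)$ up to $O(3)$, so $g(a,b)=au-b^2Q(v)+O(3)$. With $\kappa=\langle Q(v),u\rangle$, the function $G=\langle g,u\rangle$ satisfies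
$$G(a,b)=a-\kappa b^2+O(3),\qquad|G|<1 .$$

**Step 3: weighted averaging.** Average $e^{-2i\theta}G(e^{2i\theta}a,e^{i\theta}b)$ over $\theta\in[0,2\pi]$. A monomial $a^kb^l$ acquires the factor $e^{i(2k+l-2)\theta}$, so only $2k+l=2$ survives, i.e. the monomials $a$ and $b^2$. Hence $|a-\kappa b^2|\le1$ whenever $|a|^2+|b|^2<1$. Take $a=\sigma\in[0,1)$, choose the phase of $b$ so that $-\kappa b^2=|\kappa||b|^2$, and let $|b|^2\to1-\sigma^2$:
$$\sigma+|\kappa|(1-\sigma^2)\le1,\qquad\text{i.e.}\qquad|\kappa|(1+\sigma)\le1 .$$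
Let $\sigma\to1$ to get $|\kappa|\le\frac12$. $\square$

By homogeneity the second bound says
$$|\langle Q(v),u\rangle|\le\tfrac12|v|^2|u|\qquad\text{whenever }\langle u,v\rangle=0 . \tag{8}$$

## 10. Two nearly tight normals and a gap above $\frac12$

We prove Theorem 3(c) by contradiction. If $R(f)$ is near $\frac12$, many contact normals are nearly extremal for the Schwarz lemma, and each such $u_j$ nearly forces $Q(u_j)=-u_j$. The model is the map $z/(1+\langle z,u\rangle)$, whose image lies in $\{\operatorname{Re}\langle w,u\rangle<\frac12\}$: it has $Q(z)=-\langle z,u\rangle z$, so $Q(u)=-u$. Two such normals at a non-acute angle are incompatible with Lemma 5. The extreme case is easy: if $u_2=-u_1$, then $Q(u_2)=Q(u_1)$ because $Q$ is even, while $-u_2\ne-u_1$. The case of orthogonal $u_1,u_2\in\mathbb{C}^2$ is more instructive. There the conditions derived below force $Q(au_1+bu_2)=-a^2u_1-b^2u_2$, which is compatible with $|Q(v)|\le1$ for unit $v$, since $|a|^4+|b|^4\le1$. But for $v=(u_1-u_2)/\sqrt2$ and $u=(u_1+u_2)/\sqrt2$ one gets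 $\langle Q(v),u\rangle=-1/\sqrt2$, against the second bound of Lemma 5. So the second bound is needed.

**Step 1: Schwarz functions attached to contact normals.** Keep the notation of Section 8. Put $\tilde p_j=p_j-i\operatorname{Im}p_j(0)$, so $\tilde p_j(0)=d_j$, and $g_j=(\tilde p_j-d_j)/(\tilde p_j+d_j)$. Since $\operatorname{Re}\tilde p_j>0$, $g_j$ maps $B$ to the disc, and $g_j(0)=0$. Write $\tilde p_j=d_j+P$ with $P=-\rho\langle z,u_j\rangle-\rho^2\langle Q(z),u_j\rangle+O(|z|^3)$. Then $g_j=P/(2d_j+P)=\frac P{2d_j}-\frac{P^2}{4d_j^2}+\cdots$, so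
$$g_j(z)=-\frac{\rho\langle z,u_j\rangle}{2d_j}-\frac{\rho^2\langle Q(z),u_j\rangle}{2d_j}-\frac{\rho^2\langle z,u_j\rangle^2}{4d_j^2}+O(|z|^3) . \tag{9}$$
The Schwarz lemma along $\zeta\mapsto\zeta u_j$ gives $\rho/(2d_j)\le1$, so $d_j\ge\rho/2$, and by (7) $r\ge\rho/2$.

**Step 2: selecting two normals.** Let $\eta=r-\rho/2\ge0$, so $\sum\lambda_j(d_j-\rho/2)=\eta$ with nonnegative terms. Let $J=\{j:d_j\le\rho/2+\sqrt\eta\}$ and $\lambda(J)=\sum_{j\in J}\lambda_j$. If $\eta>0$, the indices outside $J$ contribute at least $\sqrt\eta\,(1-\lambda(J))$ to the sum, so $1-\lambda(J)\le\sqrt\eta$; if $\eta=0$, all $d_j=\rho/2$ and $\lambda(J)=1$. By (6), $\sum_{J}\lambda_ju_j=-\sum_{j\notin J}\lambda_ju_j$, so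
$$\sum_{j,k\in J}\lambda_j\lambda_k\operatorname{Re}\langle u_j,u_k\rangle=\Big|\sum_{j\in J}\lambda_ju_j\Big|^2=\Big|\sum_{j\notin J}\lambda_ju_j\Big|^2\le(1-\lambda(J))^2\le\eta .$$
The weights $\lambda_j\lambda_k$ over $J\times J$ add up to $\lambda(J)^2\ge(1-\sqrt\eta)^2$ if $\eta<1$. So some $j,k\in J$ satisfy $\operatorname{Re}\langle u_j,u_k\rangle\le\eta/(1-\sqrt\eta)^2$.

**Step 3: passing to a limit in $\mathbb{C}^2$.** Here the dimension is eliminated. Suppose (c) fails. Since always $R(f)\ge\kappa_n>\frac12$, there are normalized convex mappings $f^{(m)}$ on the balls of $\mathbb{C}^{n_m}$ with $R(f^{(m)})\to\frac12$. As $\kappa_1=\pi/(3\sqrt3)>\frac12$, we may assume $n_m\ge2$. Take $\rho_m\to1$. Since $\rho_m/2\le r_m\le R(f^{(m)})$, we have $\eta_m\to0$. Step 2 gives two normals, called $u_1^{(m)},u_2^{(m)}$, with $\rho_m/2\le d_j^{(m)}\le\rho_m/2+\sqrt{\eta_m}$, so $d_j^{(m)}\to\frac12$, and with $\limsup\operatorname{Re}\langle u_1^{(m)},u_2^{(m)}\rangle\le0$.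

Let $V_m$ be a two-dimensional complex subspace containing both normals, identified isometrically with $\mathbb{C}^2$. Restrict $g_1,g_2$ to $V_m\cap B$, which becomes the unit ball $B_2$ of $\mathbb{C}^2$. Replace $Q$ by the orthogonal projection to $V_m$ of $Q|_{V_m}$. For $u\in V_m$ this leaves $\langle Q(z),u\rangle$ unchanged, and projection does not increase norms; so (9) and both bounds of Lemma 5 still hold on $V_m$. The unit vectors $u_j^{(m)}$ and the quadratic maps (bounded by $1$ on the unit sphere) now lie in bounded subsets of fixed finite-dimensional spaces, and the $g_j^{(m)}$ form normal families on $B_2$ by Montel's theorem. After passing to a subsequence everything converges, and Taylor coefficients of the $g_j^{(m)}$ converge to those of the limits. Since $\rho_m/(2d_j^{(m)})\to1$, we obtain unit $u_1,u_2\in\mathbb{C}^2$ with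
$$s:=\langle u_1,u_2\rangle,\qquad\operatorname{Re}s\le0,$$
a quadratic $Q(z)=\mathcal B(z,z)$ on $\mathbb{C}^2$ satisfying the bounds of Lemma 5, and holomorphic $g_j:B_2\to\overline{\mathbb{D}}$ (the closed unit disc) with
$$g_j(z)=-\langle z,u_j\rangle-\big(\langle Q(z),u_j\rangle+\langle z,u_j\rangle^2\big)+O(|z|^3). \tag{10}$$

**Step 4: rigidity of $g_j$.** We claim
$$\langle\mathcal B(u_j,z),u_j\rangle=-\langle z,u_j\rangle\qquad\text{for all }z\in\mathbb{C}^2 . \tag{11}$$
Write $z=au_j+bu_j^\perp$ with $u_j,u_j^\perp$ orthonormal, and $g_j=\sum_kc_k(a)b^k$ with $c_k$ holomorphic on the disc. The function $c_0(a)=g_j(au_j)$ is bounded by $1$, vanishes at $0$ and has derivative $-1$ there, so $c_0(a)=-a$ by the equality case of the Schwarz lemma. For $|a|^2+|b|^2<1$ the function $\zeta\mapsto g_j(au_j+\zeta bu_j^\perp)$ is bounded by $1$ on the unit disc, with value $c_0(a)$ and derivative $c_1(a)b$ at $0$. The classical bound $|h'(0)|\le1-|h(0)|^2$ for functions $h$ bounded by $1$ gives $|c_1(a)b|\le1-|a|^2$. Letting $|b|\to\sqrt{1-|a|^2}$,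 we get $|c_1(a)|\le\sqrt{1-|a|^2}$. By the maximum principle on $|a|\le R_0$, $|c_1|\le\sqrt{1-R_0^2}$ there; as $R_0\to1$, $c_1\equiv0$. So the quadratic part of $g_j$ has no $a^2$ term (from $c_0$) and no $ab$ term (from $c_1$): it is a multiple of $b^2$. Its polarization vanishes when one argument is $u_j$, where $b=0$. By (10) this polarization at $(u_j,z)$ is $-\big(\langle\mathcal B(u_j,z),u_j\rangle+\langle z,u_j\rangle\big)$, which gives (11).

**Step 5: consequences.** With $z=u_j$, (11) gives $\langle Q(u_j),u_j\rangle=-1$. As $|Q(u_j)|\le1$, equality holds in the Cauchy–Schwarz inequality and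
$$Q(u_j)=-u_j . \tag{12}$$
With $j=1$, $z=u_2$, and with $j=2$, $z=u_1$, (11) gives
$$\langle\mathcal B(u_1,u_2),u_1\rangle=-\bar s,\qquad\langle\mathcal B(u_1,u_2),u_2\rangle=-s . \tag{13}$$

**Step 6: an orthogonal pair.** To use (8) we need orthogonal combinations of $u_1,u_2$. For $|\omega|=1$ and $v=u_1-\omega u_2$, $u=u_1+\omega u_2$, we have $\langle v,u\rangle=1+\bar\omega s-\omega\bar s-1=\bar\omega s-\omega\bar s$, which vanishes exactly when $\bar\omega s$ is real. Of the two possible signs we take the one that makes $\bar\omega s\le0$. So: if $s\ne0$, put $\omega=-s/|s|$, $\tau=-|s|$; if $s=0$, put $\omega=1$, $\tau=0$. In all cases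
$$|\omega|=1,\quad s=\tau\omega,\quad\tau\le0,\quad\operatorname{Re}\omega\ge0,$$
the last because $\operatorname{Re}s\le0$. Then $\langle v,u\rangle=0$, $|v|^2=2-2\operatorname{Re}(\bar\omega s)=2-2\tau$ and $|u|^2=2+2\tau$.

**Step 7: contradiction.** By (12), $Q(v)=-u_1-\omega^2u_2-2\omega\mathcal B(u_1,u_2)$. By (13),
$$\langle Q(v),u_1\rangle=-1-\omega^2\bar s+2\omega\bar s,\qquad\bar\omega\langle Q(v),u_2\rangle=\bar\omega(-s-\omega^2+2\omega s)=-\bar\omega s-\omega+2s .$$
Since $\langle Q(v),u\rangle=\langle Q(v),u_1\rangle+\bar\omega\langle Q(v),u_2\rangle$, and $\omega^2\bar s=\tau\omega$, $\omega\bar s=\bar\omega s=\tau$, $s=\tau\omega$,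
$$\langle Q(v),u\rangle=-1-\tau\omega+2\tau-\tau-\omega+2\tau\omega=-(1+\omega)(1-\tau).$$
Now (8) (trivially true if $u=0$) gives
$$|1+\omega|(1-\tau)\le\tfrac12|v|^2|u|=(1-\tau)|u| .$$
As $1-\tau>0$, squaring gives $2+2\operatorname{Re}\omega\le2+2\tau$, i.e. $\operatorname{Re}\omega\le\tau$. But $\operatorname{Re}\omega\ge0\ge\tau$, so $\operatorname{Re}\omega=\tau=0$. Now $\tau=0$ means $s=0$, and in that case we chose $\omega=1$, so $\operatorname{Re}\omega=1$. This contradiction proves Theorem 3(c). $\blacksquare$
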